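# Four convex sets whose random projections do not converge weakly

All Hilbert spaces are real. The norm is written $|\cdot|$, and $\hat y=y/|y|$ for $y\ne0$. Points of $K\oplus\mathbb R$ are written $(y,t)$ with $y\in K$, $t\in\mathbb R$.

## 1. A hyperplane and a half-space of small slope

Let $K$ be a Hilbert space, $n\in K$ a unit vector, and $0<\lambda\le 1$. In $K\oplus\mathbb R$ consider the hyperplane $K\times\{0\}$ and the half-space
$$E=\{(y,t): t+\lambda\langle n,y\rangle\ge 0\}.$$
The inner normal of $E$ is $(\lambda n,1)$, with squared length $1+\lambda^2$. Take a point $(y,0)$ of the hyperplane with $\langle n,y\rangle=-c\le0$. The defining expression of $E$ has the value $-\lambda c$ there, so the nearest point of $E$ is $(y,0)+\frac{\lambda c}{1+\lambda^2}(\lambda n,1)$, that is,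
$$P_E(y,0)=(y',t'),\qquad y'=y+\tfrac{\lambda^2c}{1+\lambda^2}\,n,\qquad t'=\tfrac{\lambda c}{1+\lambda^2}\ge 0,\qquad \langle n,y'\rangle=-\tfrac{c}{1+\lambda^2}. \tag{1}$$
Projecting back onto the hyperplane gives $(y',0)$. One round therefore moves $y$ in the direction $n$ and divides the defect $c$ by $1+\lambda^2$. After $m$ rounds the point still lies on the segment from $y$ to $y+cn$, at distance $c(1+\lambda^2)^{-m}$ from $y+cn$. The point $y+cn$ is the projection of $y$ onto the half-space $\{\langle n,\cdot\rangle\ge0\}$ of $K$. So alternating between the two sets slowly carries out a projection inside $K$.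

For example, let $K=\mathbb R$, $n=1$, $\lambda=\frac1{10}$, and start at $(-1,0)$. After $m$ rounds we are at $(-1.01^{-m},0)$, and it takes $70$ rounds to halve the distance to the target.

The slowness does no harm, because we may use as many rounds as we like. The small slope gives the following. If $|y|\le2$ and $t\ge2\lambda'$, then $(y,t)$ lies in every half-space $\{t+\lambda'\langle n',y\rangle\ge0\}$ with $|n'|=1$, whatever $n'$ is. So if we intersect $E$ with many half-spaces of far smaller slope, the projection onto $E$ of the points we care about hardly changes. One fixed closed convex set can thus hold infinitely many half-spaces of $K$, with rapidly decreasing slopes, and together with the one hyperplane $K\times\{0\}$ it can put them to work one after another. There is one constraint. When a half-space is at work, the half-spaces of larger slope inside the same convex set must not interfere, so the current segment in $K$ has to lie in the earlier half-spaces.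

We use this device to answer a question about projections onto finitely many convex sets in an arbitrary order.

## 2. Random sequences of projections

Let $C_1,\dots,C_N$ be nonempty closed convex subsets of a Hilbert space $H$ with $C:=\bigcap_iC_i\ne\varnothing$, and let $P_i$ be the metric (nearest-point) projection onto $C_i$.

**Definition (random mapping, random sequence).** A map $r:\mathbb N\to\{1,\dots,N\}$ is a *random mapping* for $\{1,\dots,N\}$ if it is surjective and assumes every value infinitely often. The *random sequence* generated by $r$ and $x_0\in H$ is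
$$x_{n+1}=P_{r(n+1)}x_n\qquad(n\ge0).$$

There is no probability in this definition. The cyclic order $1,2,3,1,2,3,\dots$ is an example for $N=3$. Another is $1,2,3,\;1,2,1,2,3,\;1,2,1,2,1,2,3,\dots$, where the waiting time for the index $3$ is unbounded. The definition allows this, and we shall exploit it.

The question is whether every random sequence converges weakly to a point of $C$, for every $N$, every such family, every $r$ and every $x_0$. It does when each $C_i$ is a closed subspace (Amemiya and Ando), and when $N=3$ (Dye and Reich). For $N=2$ each $P_i$ is idempotent, so repeating an index changes nothing, and the sequence is essentially the alternating one $x_0,P_1x_0,P_2P_1x_0,\dots$. The answer in general is no.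

**Theorem 1.** In a separable infinite-dimensional Hilbert space $H$ there are closed convex cones $C_1,C_2,C_3$, a closed hyperplane $C_4\ni0$ (so $0\in\bigcap C_i$), a random mapping $r$ for $\{1,2,3,4\}$ and $x_0\in H$ such that the random sequence $(x_n)$ does not converge weakly.

**Theorem 2.** Let $H$ be a real Hilbert space and $N\ge1$. Every random sequence of every family $C_1,\dots,C_N$ of closed convex sets with nonempty intersection converges weakly to a point of $\bigcap C_i$ if and only if $\dim H<\infty$ or $N\le3$.

We use the following textbook facts about the projection $P$ onto a closed convex set $D\ne\varnothing$.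

* For $x\in H$, $p=Px$ is the only point of $D$ with $\langle x-p,c-p\rangle\le0$ for all $c\in D$. Expanding $|x-c|^2=|(x-p)-(c-p)|^2$ gives
$$|c-Px|^2+|x-Px|^2\le|x-c|^2\qquad(c\in D). \tag{2}$$
* $P$ is nonexpansive: $|Px-Py|\le|x-y|$.
* If $D\subseteq E$ and $P_Ex\in D$, then $P_Dx=P_Ex$, because no point of $E$ is nearer to $x$.

Weak convergence $x_n\rightharpoonup x$ means $\langle x_n,y\rangle\to\langle x,y\rangle$ for all $y$. A *weak cluster point* is the weak limit of a subsequence. A bounded sequence has a weak cluster point, and if it has only one, then it converges weakly to it. Closed convex sets are weakly closed.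

## 3. Distances to common points: three sets, or finite dimension

Try $N=1$: then $x_1=P_1x_0$ and nothing changes afterward. Try two lines through $0$ in the plane at an angle $\alpha\in(0,\frac\pi2]$: each change of index multiplies the norm by $\cos\alpha$, so $x_n\to0$, the only common point. In general the quantities to watch are the distances to common points. For $c\in C$, (2) gives
$$|x_{n+1}-c|^2+|x_n-x_{n+1}|^2\le|x_n-c|^2. \tag{3}$$
Hence $|x_n-c|$ decreases to a limit, $(x_n)$ is bounded, and $x_n-x_{n+1}\to0$.

**Lemma 3.** If all weak cluster points of a random sequence lie in $C$, the sequence converges weakly to a point of $C$.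

*Proof.* Let $x,y\in C$ be weak cluster points. By (3) the difference $|x_n-x|^2-|x_n-y|^2=2\langle x_n,y-x\rangle+|x|^2-|y|^2$ converges, so $\langle x_n,y-x\rangle$ converges. Along the subsequences tending to $x$ and to $y$ its limits are $\langle x,y-x\rangle$ and $\langle y,y-x\rangle$. These agree, so $|y-x|^2=0$. The bounded sequence has exactly one weak cluster point. $\square$

**Proposition 4.** If $\dim H<\infty$, every random sequence converges to a point of $C$, for any $N$.

*Proof.* Let $x_{n_k}\to w$, and suppose $I=\{i:w\in C_i\}\ne\{1,\dots,N\}$. Let $m_k\ge n_k$ be minimal with $r(m_k+1)\notin I$; it exists because each index occurs infinitely often. From $x_{n_k}$ to $x_{m_k}$ only projections $P_i$ with $i\in I$ are applied. They are nonexpansive and fix $w$, so $|x_{m_k}-w|\le|x_{n_k}-w|\to0$. Pass to a subsequence with $r(m_k+1)=j\notin I$ constant. Then $x_{m_k+1}=P_jx_{m_k}\to P_jw\ne w$. For $c\in C$ the limit of $|x_n-c|$ exists, so it equals both $|w-c|$ and $|P_jw-c|$. But (2) gives $|P_jw-c|^2\le|w-c|^2-|w-P_jw|^2<|w-c|^2$, a contradiction.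 So $w\in C$, and Lemma 3 applies. $\square$

In infinite dimension $x_{n_k}$ converges only weakly, so $|x_{n_k}-w|$ need not tend to $0$ and this proof breaks. For three sets another argument works.

**Proposition 5.** If $N\le3$, every random sequence converges weakly to a point of $C$, in any Hilbert space.

*Proof.* If $N<3$, add copies of $H$ to the family and insert their indices infinitely often. This only repeats terms, so we may assume $N=3$. If $r(n+1)=r(n)$ with $n\ge1$, then $x_n\in C_{r(n)}$ and $x_{n+1}=x_n$. Deleting such repetitions removes only repeated terms and leaves every index infinitely often, so we may assume $r(n+1)\ne r(n)$ for all $n\ge1$.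

Let $x_{n_k}\rightharpoonup w$ with $n_k\ge1$. After passing to a subsequence and relabeling, $\{r(n_k),r(n_k+1)\}=\{1,2\}$ for all $k$. Since $x_{n_k}-x_{n_k+1}\to0$, both $x_{n_k}$ and $x_{n_k+1}$ tend weakly to $w$. One of them lies in $C_1$ and the other in $C_2$, and which one is in which may be taken constant in $k$. So $w\in C_1\cap C_2$.

Let $m_k>n_k$ be minimal with $r(m_k)=3$. Since $r(n_k+1)\ne3$, we have $m_k\ge n_k+2$. Hence $r(m_k-1)$ and $r(m_k-2)$ both lie in $\{1,2\}$, and they are different. Pass to a subsequence along which $r(m_k-1)$ is constant and $x_{m_k}\rightharpoonup z$. Consecutive differences tend to $0$, so $x_{m_k-1}$ and $x_{m_k-2}$ also tend weakly to $z$. These three terms lie in the three different sets, so $z\in C$.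

From $x_{n_k}$ to $x_{m_k-1}$ only $P_1,P_2$ are applied, and they fix $w$. So $|x_{m_k-1}-w|\le|x_{n_k}-w|$. Writing $x-w=(x-z)+(z-w)$ on both sides,
$$|x_{m_k-1}-z|^2+2\langle x_{m_k-1}-z,z-w\rangle\le|x_{n_k}-z|^2+2\langle x_{n_k}-z,z-w\rangle.$$
As $z\in C$, both squared norms have the same limit by (3). In the limit, $0\le2\langle w-z,z-w\rangle=-2|w-z|^2$. So $w=z\in C$, and Lemma 3 applies. $\square$

Now run this with four sets. We still get $w\in C_1\cap C_2$. Let $m_k$ be the first time after $n_k$ with an index outside $\{1,2\}$, say $3$. Then $z\in C_1\cap C_2\cap C_3$ as before, but nothing places $z$ in $C_4$, so we may not say that $|x_{m_k-1}-z|$ and $|x_{n_k}-z|$ have the same limit. We only know $|x_{m_k-1}-z|\le|x_{n_k}-z|$, which is the wrong direction. If instead we wait for the index $4$, then $P_3$ is applied in between, and it need not fix $w$. This is where the argument stops for $N=4$, and we turn to constructing a counterexample.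

## 4. Packing infinitely many half-spaces into three cones

We turn the device of Section 1 into a statement about four sets. From now on residues modulo $3$ are called *types*, written $1,2,3$ with $3\equiv0$. An *elementary step* is a pair $x^-,x^+\in K$ such that $x^+$ is the projection of $x^-$ onto a half-space of $K$.

**Proposition 6.** Let $K$ be a Hilbert space, $x_\tau^\pm\in K$, $n_\tau\in K$ unit vectors, $a_\tau\in\{1,2,3\}$ for $\tau\ge1$, with

1. $\langle n_\tau,x_\tau^-\rangle\le0$ and $x_\tau^+=x_\tau^--\langle n_\tau,x_\tau^-\rangle n_\tau$;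
2. $\langle n_{\tau'},x_\tau^\pm\rangle\ge0$ whenever $\tau'<\tau$ and $a_{\tau'}=a_\tau$;
3. $|x_\tau^\pm|\le2$ and $J:=\sum_\tau|x_\tau^+-x_{\tau+1}^-|<\infty$;
4. each type occurs infinitely often among the $a_\tau$.

Then in $H=K\oplus\mathbb R$, with $C_4=K\times\{0\}$, there are closed convex cones $C_1,C_2,C_3$, a random sequence $(X_n)$ for $C_1,\dots,C_4$ with $X_0=(x_1^-,0)$, and indices $N_1<N_2<\cdots$ with $|X_{N_\tau}-(x_{\tau+1}^-,0)|\le J+\frac18$ for all $\tau\ge1$.

Hypothesis 2 is the constraint from Section 1: later segments of the same type lie in the earlier half-spaces. Segments of different types do not restrict each other, because they use different cones.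

*Proof.* For slopes $\lambda_\tau\in(0,1]$ to be chosen, put
$$E_\tau=\{(y,t):t+\lambda_\tau\langle n_\tau,y\rangle\ge0\},\qquad C_a=\bigcap_{a_\tau=a}E_\tau,\qquad C^{(\tau)}=\bigcap\{E_{\tau'}:\tau'\le\tau,\ a_{\tau'}=a_\tau\}\supseteq C_{a_\tau}.$$
All are closed convex cones containing $0$. The cone $C^{(\tau)}$ consists of the half-spaces already introduced at time $\tau$ in the cone in use.

**Step 1 (ideal orbit).** *This shows that if later half-spaces did not exist, Section 1 would apply verbatim.* Let $y\in[x_\tau^-,x_\tau^+]$, so $\langle n_\tau,y\rangle=-c\le0$, and let $(y',t')=P_{E_\tau}(y,0)$ be given by (1). Then $y'\in[x_\tau^-,x_\tau^+]$ and $t'\ge0$. For $\tau'<\tau$ of the same type, hypothesis 2 and convexity give $\langle n_{\tau'},y'\rangle\ge0$, so $(y',t')\in E_{\tau'}$. Hence $(y',t')\in C^{(\tau)}\subseteq E_\tau$, and therefore $P_{C^{(\tau)}}(y,0)=P_{E_\tau}(y,0)$. By Section 1, $(P_4P_{C^{(\tau)}})^m(x_\tau^-,0)$ lies in $[x_\tau^-,x_\tau^+]\times\{0\}$ at distance $|\langle n_\tau,x_\tau^-\rangle|(1+\lambda_\tau^2)^{-m}$ from $(x_\tau^+,0)$.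 Once $\lambda_\tau$ is given, choose $m_\tau\ge1$ such that for $m=m_\tau$ this distance is at most $2^{-\tau}/16$.

**Step 2 (later half-spaces hardly matter).** *This bounds the error of replacing $C^{(\tau)}$ by the true set $C_{a_\tau}$.* Let $\Lambda_\tau=\sup_{\tau'>\tau}\lambda_{\tau'}\le1$. Let $z=(y,0)$ be a point of the ideal orbit of step $\tau$, so $|z|\le2$. Put $z^*=P_{C^{(\tau)}}z=(y^*,t^*)$ and $d=|z-z^*|$. Since $0\in C^{(\tau)}$, we have $d\le|z|\le2$ and, by nonexpansiveness, $|y^*|\le|z^*|\le|z|\le2$. By Step 1, $t^*\ge0$.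

The raised point $(y^*,t^*+2\Lambda_\tau)$ lies in $C_{a_\tau}$. Indeed, raising $t$ keeps it in $E_{\tau'}$ for $\tau'\le\tau$ of type $a_\tau$. For $\tau'>\tau$ we have $t^*+2\Lambda_\tau+\lambda_{\tau'}\langle n_{\tau'},y^*\rangle\ge2\Lambda_\tau-2\lambda_{\tau'}\ge0$. Therefore $|z-P_{a_\tau}z|\le d+2\Lambda_\tau$. Since $P_{a_\tau}z\in C^{(\tau)}$, inequality (2) for the projection onto $C^{(\tau)}$ gives
$$|P_{a_\tau}z-z^*|^2\le|P_{a_\tau}z-z|^2-|z^*-z|^2\le(d+2\Lambda_\tau)^2-d^2=4\Lambda_\tau d+4\Lambda_\tau^2\le12\Lambda_\tau.$$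

**Step 3 (choice of slopes).** *This makes the errors summable.* Choose recursively $\lambda_1,m_1,\lambda_2,m_2,\dots$ with
$$\lambda_{\tau'}\le\frac1{12}\Bigl(\frac{2^{-\tau}}{16m_\tau}\Bigr)^2\qquad\text{for all }\tau<\tau'.$$
This is possible because $m_\tau$ depends only on $\lambda_\tau$ and the data, and each $\lambda_{\tau'}$ has to satisfy finitely many bounds. By Step 2, and since $P_4$ is nonexpansive, replacing $P_4P_{C^{(\tau)}}$ by $P_4P_{a_\tau}$ at a point of the ideal orbit costs at most $2^{-\tau}/(16m_\tau)$. Errors made earlier are not enlarged by later projections, so over $m_\tau$ rounds they add up to at most $2^{-\tau}/16$. With $W_\tau:=(P_4P_{a_\tau})^{m_\tau}$ and Step 1,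
$$|W_\tau(x_\tau^-,0)-(x_\tau^+,0)|\le2^{-\tau}/8.$$

**Step 4 (concatenation).** *This strings the steps into one random sequence.* Let $\zeta_0=(x_1^-,0)$ and $\zeta_\tau=W_\tau\zeta_{\tau-1}$. Then $|\zeta_1-(x_1^+,0)|\le2^{-1}/8$. For $\tau\ge2$, nonexpansiveness of $W_\tau$ gives
$$|\zeta_\tau-(x_\tau^+,0)|\le|\zeta_{\tau-1}-(x_\tau^-,0)|+2^{-\tau}/8\le|\zeta_{\tau-1}-(x_{\tau-1}^+,0)|+|x_{\tau-1}^+-x_\tau^-|+2^{-\tau}/8.$$
Sum over the steps and add $|x_\tau^+-x_{\tau+1}^-|$ to get $|\zeta_\tau-(x_{\tau+1}^-,0)|\le J+\frac18$. The $\zeta_\tau$ are terms of the sequence of projections with index order $a_1,4,\dots,a_1,4$ ($m_1$ pairs), then $a_2,4,\dots$ ($m_2$ pairs), and so on; $N_\tau=2(m_1+\dots+m_\tau)$. By hypothesis 4 all four indices occur infinitely often. $\square$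

## 5. Moves: turning at constant norm

A projection onto a hyperplane through $0$ loses norm, but a turn by a fixed angle made in $k$ equal small projections multiplies the norm in the plane of the turn by $\cos^k(\text{const}/k)\to1$. So elementary steps can imitate rotations.

**Definition (move).** A *move* is $(w,q,f,a)$ with $w,q,f\in K$, $q\ne0$, $|f|=1$, $f\perp w,q$, $\langle q,w\rangle\ge0$, and $a$ a type. Put $\delta=(2\langle q,w\rangle+|q|^2)^{1/2}>0$. Its *start* is $A=w+\delta f$ and its *end* is $\Omega=w+q$.

Since $|A|^2=|w|^2+\delta^2=|w+q|^2$, start and end have equal norm. Two examples, with $e\perp f$ unit vectors: for $w=0$, $q=e$ we get $\delta=1$, the quarter turn from $f$ to $e$. For $w=q=e$ we get $\delta^2=3$, and the move goes from $e+\sqrt3f$ to $2e$. In words, a move converts the amount $\delta$ stored in the direction $f$ into the increment $q$ added to $w$.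

**Proposition 7.** Let $(w_s,q_s,f_s,a_s)_{s\ge1}$ be moves with starts $A_s$ and ends $\Omega_s$, with $|A_s|\le2$, $J':=\sum_s|\Omega_s-A_{s+1}|<\infty$, each type occurring infinitely often, and

**(X)** if $s<s'$ and $a_s=a_{s'}$, then $\langle q_s,y\rangle\ge0$ and $\langle f_s,y\rangle\le0$ for $y\in\{w_{s'},\ w_{s'}+q_{s'},\ f_{s'}\}$.

Then in $K\oplus\mathbb R$ there are closed convex cones $C_1,C_2,C_3$ and a random sequence for them and $C_4=K\times\{0\}$ which for every $s$ contains, in order of $s$, a term within $J'+\frac14$ of $(A_s,0)$.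

*Proof.* **Step 1 (a move as a chain of elementary steps).** *This replaces one move by $k$ small projections in the plane of $\hat q$ and $f$.* Fix a move. Let $\alpha_0=\langle w,\hat q\rangle\ge0$, $z_0=w-\alpha_0\hat q$ (so $z_0\perp q,f$) and $\varrho=\alpha_0+|q|$. Then $\varrho^2=\alpha_0^2+2\langle q,w\rangle+|q|^2=\alpha_0^2+\delta^2$. Write $\alpha_0=\varrho\sin\varphi_0$, $\delta=\varrho\cos\varphi_0$ with $\varphi_0\in[0,\frac\pi2)$. For $k\ge2$ let $\vartheta=(\frac\pi2-\varphi_0)/k$, $\varphi_i=\varphi_0+i\vartheta$, and
$$n_i=\cos\varphi_i\,\hat q-\sin\varphi_i\,f\quad(1\le i\le k),\qquad x_i=z_0+\varrho\cos^i\vartheta\,(\sin\varphi_i\,\hat q+\cos\varphi_i\,f)\quad(0\le i\le k).$$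
Then $x_0=z_0+\alpha_0\hat q+\delta f=A$, and
$$\langle n_h,x_i\rangle=\varrho\cos^i\vartheta\,\sin(\varphi_i-\varphi_h).$$
In particular $\langle n_i,x_{i-1}\rangle=-\varrho\cos^{i-1}\vartheta\sin\vartheta<0$. The unit vector $\sin\varphi_i\hat q+\cos\varphi_if$ is orthogonal to $n_i$ in the plane, and the component of $x_{i-1}-z_0$ along it is $\varrho\cos^{i-1}\vartheta\cos\vartheta$. So $x_i$ is the projection of $x_{i-1}$ onto $n_i^\perp$. Moreover $\langle n_h,x_i\rangle\ge0$ for $i\ge h$. Since $\varphi_k=\frac\pi2$ and $\Omega=z_0+\varrho\hat q$,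
$$|x_k-\Omega|=\varrho(1-\cos^k\vartheta)\le\varrho k(1-\cos\vartheta)\le\varrho k\vartheta^2/2\to0\qquad(k\to\infty).$$

**Step 2 (where the intermediate points lie).** *This shows that (X), which speaks about three vectors per move, controls all $x_i$.* We claim that for $k$ large every $x_i$ has the form $w+\eta q+\beta f$ with $\eta\in[0,1]$, $\beta\ge0$. Put $\alpha_i=\varrho\cos^i\vartheta\sin\varphi_i$. Then $\beta=\varrho\cos^i\vartheta\cos\varphi_i\ge0$ and $\eta=(\alpha_i-\alpha_0)/|q|$, and $\alpha_i\le\varrho=\alpha_0+|q|$ gives $\eta\le1$. It remains to see $\alpha_i\ge\alpha_0$. If $\varphi_0=0$, then $\alpha_0=0$ and this is trivial. Otherwise the function $t\mapsto t\ln\cos\vartheta+\ln\sin(\varphi_0+t\vartheta)$ is concave on $[0,k]$, so its minimum is at an endpoint. Its value at $0$ is $\ln\sin\varphi_0$ and at $k$ it is $\ln\cos^k\vartheta$. Since $\sin\varphi_0<1$ and $\cos^k\vartheta\to1$, for $k$ large the minimum is $\ln\sin\varphi_0$. At $t=i$ this says $\alpha_i\ge\alpha_0$.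

**Step 3 (Proposition 6 applies).** *We check its four hypotheses for the concatenated list.* For each $s$ do this with $k=k_s$ so large that Step 2 holds and $|x_k-\Omega_s|\le2^{-s}/8$. List all elementary steps $x_{i-1}\to x_i$, with normal $n_i$, in order; those of move $s$ get the type $a_s$. Hypothesis 1 is Step 1. Hypothesis 2 within one move is $\langle n_h,x_i\rangle\ge0$ for $i\ge h$, applied to $x_{i-1},x_i$ with $h<i$. For moves $s<s'$ of equal type, an elementary point of move $s'$ is
$$x=(1-\eta)w_{s'}+\eta(w_{s'}+q_{s'})+\beta f_{s'},\qquad\eta\in[0,1],\ \beta\ge0.$$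
By (X), $\langle q_s,x\rangle\ge0\ge\langle f_s,x\rangle$, so $\langle\cos\varphi\,\hat q_s-\sin\varphi\,f_s,x\rangle\ge0$ for every $\varphi\in[0,\frac\pi2]$, which covers all normals of move $s$. For hypothesis 3, norms do not increase within a move, so all points have norm at most $2$; and $J\le J'+\sum_s2^{-s}/8=J'+\frac18$. Hypothesis 4 is clear. For $s\ge2$, $A_s$ is the starting point $x_{\tau+1}^-$ of some elementary step, and Proposition 6 gives a term within $J+\frac18\le J'+\frac14$ of $(A_s,0)$. For $s=1$ take $X_0=(A_1,0)$. $\square$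

What remains is a problem about vectors in $K$: find a list of moves satisfying (X) whose starts keep oscillating.

## 6. Storage vectors, and why two types are too few

Fix a unit vector $u_1\in K$. We want starts that are infinitely often orthogonal to $u_1$ and infinitely often have inner product $1$ with $u_1$.

A first attempt is to swing back and forth: $f_1\to u_1\to f_2\to u_1\to f_3\to\cdots$ with orthonormal $f_k\perp u_1$. The moves are $(0,u_1,f_k)$ and $(0,f_{k+1},u_1)$. A move of the second kind has $f_s=u_1$. Every later move has $u_1$ among its vectors $y$ in (X), as $w+q$ or as $f$, and $\langle f_s,u_1\rangle=1>0$. So no later move may have the same type, and with finitely many types this cannot go on. We must not turn *away from* a direction that will be visited again.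

A second attempt never turns away from $u_1$ but adds increments until $u_1$ becomes negligible. Choose points $p_0=0,p_1=u_1,p_2,\dots,p_n=G$ with increments $q_j=p_j-p_{j-1}$ such that $\langle q_j,p_{j-1}\rangle\ge0$ and $\delta_j^2:=|p_j|^2-|p_{j-1}|^2>0$. Take orthonormal $f_1,\dots,f_n$ orthogonal to all these points, and let $F=\sum_j\delta_jf_j$ be the *storage vector*; $|F|=|G|$. The moves
$$w=p_{j-1}+\sum_{i>j}\delta_if_i,\quad q=q_j,\quad f=f_j\qquad(j=1,\dots,n)$$
start at $p_{j-1}+\sum_{i\ge j}\delta_if_i$ and end at $p_j+\sum_{i>j}\delta_if_i$. They follow each other without jumps and lead from $F$ to $G$. For instance, $p_0=0$, $p_1=u_1$, $p_2=u_1+v$ with $v\perp u_1$ a unit vector gives $F=f_1+f_2\to u_1+f_2\to u_1+v$. If $G$ is close to a multiple $cg$ ($c\ge0$) of a unit vector $g$ that is never needed again, a closing quarter turn with $f=g$ leads from $cg$ to the next storage vector, and the next cycle begins. It visits $u_1$ again.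

With two types used alternately this design fails, as follows. In every cycle the point $u_1$ belongs to the moves $1$ (as part of $w+q$) and $2$ (as part of $w$), which have the two different types. So (X), applied with $s'$ equal to moves $1$ and $2$ of a later cycle, demands $\langle q_j,u_1\rangle\ge0$ for *all* increments $q_j$, and $\langle g,u_1\rangle\le0$ for the closing move. Then $\langle G,u_1\rangle=\sum_j\langle q_j,u_1\rangle\ge\langle q_1,u_1\rangle=1$, and $|G-cg|\ge\langle G-cg,u_1\rangle\ge1$. Every cycle has a jump of at least $1$, and $J'=\infty$.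

With three types used cyclically, move $j$ having type $j$ modulo $3$, a point $p_i$ belongs only to moves $i$ and $i+1$. Increments of the third type, $j\equiv i+2\equiv i-1$, may have a negative inner product with $p_i$. So we attach to $p_i$ the *label* $c(p_i)\equiv i-1$, the type that does not see it. The task is to move away from old points so that each old point feels a loss only through increments whose type is its label.

## 7. Splitting a displacement into three types

From now on $K$ has a countably infinite orthonormal basis. Infinitely many basis vectors are *reserved* for the storage vectors, and infinitely many are *unreserved*. All vectors in Sections 7–9 are finite combinations of unreserved basis vectors. A *fresh* vector is an unreserved basis vector not used so far. It is orthogonal to every vector constructed so far, including all vectors given in the lemma at hand.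

**Lemma 8.** Let $B\subset K$ be finite with labels $c:B\to\mathbb Z/3$, let $S,Z\in K$, let $D,Q\subset K$ be finite, and $L\in\mathbb Z$; all these vectors have already been constructed. Assume $B$ is linearly independent, $\operatorname{span}B\cap\operatorname{span}(\{S,Z\}\cup D)=\{0\}$, $\langle Z,S\rangle>0$, $\langle Z,d\rangle>0$ for $d\in D$, and $\langle q,S\rangle>0$, $\langle q,S+Z\rangle>0$ for $q\in Q$. Let $\varepsilon'>0$. Then there are $M\in3\mathbb N$, $M\ge3$, and points $S=\pi_0,\dots,\pi_M$ with increments $q_j=\pi_j-\pi_{j-1}$ such that, giving $q_j$ the type $L+j$ mod $3$: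

* (a) $\langle q_j,b\rangle=0$ for $b\in B$ with $c(b)\not\equiv L+j$;
* (b) $\langle q_j,\pi_i\rangle>0$ for all $1\le j\le M$, $0\le i\le M$;
* (c) $\langle q_j,d\rangle>0$ for $d\in D$;
* (d) $\langle q,\pi_i\rangle>0$ for all $q\in Q$ and all $i$;
* (e) $\pi_M=S+Z+\psi$, where $\psi$ is a combination of fresh vectors and $0<|\psi|\le\varepsilon'$;
* (f) if $B\cup\{S\}\cup D$ is linearly independent, so is $B\cup\{\pi_0,\dots,\pi_M\}\cup D$.

All $\pi_i$ lie in the span of $B,S,Z,D$ and the fresh vectors used.

*Proof.* **Step 1 (the splitting).** *This gives each type its own share of $Z$.* Let $V=\operatorname{span}(B\cup\{S,Z\}\cup D)=\operatorname{span}B\oplus\operatorname{span}(\{S,Z\}\cup D)$, the sum being direct by hypothesis. For each type $a$ prescribe a linear functional on $V$: on $b\in B$ it is $\langle Z,b\rangle$ if $c(b)=a$ and $0$ otherwise, and on $y\in\operatorname{span}(\{S,Z\}\cup D)$ it is $\frac13\langle Z,y\rangle$. This is consistent because $B$ is a basis of $\operatorname{span}B$ and the sum is direct. Let $z_a\in V$ represent it. Adding the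 three functionals gives $\langle Z,\cdot\rangle$ on both summands, so $z_1+z_2+z_3=Z$.

A small example: in $\mathbb R^3$ let $B=\{b\}$, $b=(1,0,0)$, $c(b)=3$, $D=\varnothing$, $S=(1,1,0)$, $Z=(-1,2,1)$. Then $\langle Z,S\rangle=1>0$ although $\langle Z,b\rangle=-1$. Solving the linear conditions gives $z_1=z_2=(0,\frac13,\frac43)$ and $z_3=(-1,\frac43,-\frac53)$, with sum $Z$. Only $z_3$ sees $b$, and each $z_a$ has inner product $\frac13$ with $S$ and $2=\frac13|Z|^2$ with $Z$.

**Step 2 (the path).** *This goes from $S$ to about $S+Z$ in many short rounds through the three types.* For $m\in\mathbb N$ and $\kappa>0$ let $M=3m$, $v_1,\dots,v_M$ fresh, and $q_j=\frac1mz_{L+j}+\kappa v_j$. Three consecutive $z$-parts add up to $\frac1mZ$. So for $i=3\mu+\rho$ with $\rho\in\{0,1,2\}$,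
$$\pi_i=S+\tfrac\mu mZ+\tfrac1mo_\rho+\kappa(v_1+\dots+v_i),\qquad o_0=0,\ o_1=z_{L+1},\ o_2=z_{L+1}+z_{L+2}.$$
The vectors $z_a$ and $o_\rho$ do not depend on $m$.

**Step 3 (verification).** *We choose $m$ large for* (b), (d) *and then $\kappa$ small for* (e). Claim (a) holds since $\langle q_j,b\rangle=\frac1m\langle z_{L+j},b\rangle$, and (c) since $\langle q_j,d\rangle=\frac1{3m}\langle Z,d\rangle>0$. For (b), the fresh part of $\langle q_j,\pi_i\rangle$ is $\kappa^2$ or $0$, so
$$\langle q_j,\pi_i\rangle\ge\tfrac1m\Bigl[\tfrac13\langle Z,S\rangle+\tfrac{\mu}{3m}|Z|^2+\tfrac1m\langle z_{L+j},o_\rho\rangle\Bigr]>0$$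
for $m$ large, because $\langle Z,S\rangle>0$ is fixed and there are finitely many numbers $\langle z_a,o_\rho\rangle$. For (d), let $q\in Q$. The function $t\mapsto\langle q,S+tZ\rangle$ is affine and positive at $0$ and $1$, hence bounded below by a positive number on $[0,1]$. As $q\perp v_j$, $\langle q,\pi_i\rangle=\langle q,S+\frac\mu mZ\rangle+\frac1m\langle q,o_\rho\rangle>0$ for $m$ large. For (e), $\psi=\kappa(v_1+\dots+v_M)$ has norm $\kappa\sqrt M$; choose $\kappa\sqrt M\le\varepsilon'$. For (f), let a linear combination of $B$, $\pi_0,\dots,\pi_M$, $D$ with coefficients $y_i$ at $\pi_i$ vanish. Its $v_j$-coordinate is $\kappa\sum_{i\ge j}y_i$, so $\sum_{i\ge j}y_i=0$ for $j=1,\dots,M$, whence $y_M=\dots=y_1=0$. What remains is a combination of $B\cup\{S\}\cup D$, so all coefficients vanish. $\square$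

The fresh terms $\kappa v_j$ are there for (f). Points of this path will later join $B$, and the splitting needs $B$ independent.

## 8. Turning a vector to a fresh direction

Lemma 8 only allows displacements with $\langle Z,S\rangle>0$, and then $|S+Z|^2=|S|^2+2\langle Z,S\rangle+|Z|^2$ grows. We want to turn $S$ almost completely into a fresh direction $e$ while $|S|^2$ grows by at most $\varepsilon$. In one stage this is impossible: $Z=|S|e-S$ has $\langle Z,S\rangle=-|S|^2<0$. But once the current vector $Y$ has a small positive $e$-component $s$, a displacement $\gamma e-hY$ has $\langle\gamma e-hY,Y\rangle=\gamma s-h|Y|^2$, and a suitable $\gamma$ of order $h$ makes it slightly positive. Each such stage multiplies the part of $Y$ orthogonal to $e$ by $1-h$ and costs $O(h^2)$ in squared norm. About $T/h$ stages reduce that part by the factor $e^{-T}$ at a total cost of $O(Th)$. In the branches of Section 9 we must moreover keep all increments positive against a further vector $S^+$, which explains the extra term with $\widehat{S^+}$ below.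

**Lemma 9.** Let $0<\varepsilon<1$, $L\in\mathbb Z$. Let $B$ be finite with labels $c$, let $S\in K$ with $1\le|S|\le2$, let $D_0=\varnothing$ or $D_0=\{S^+\}$, and let $Q$ be finite; all these vectors have already been constructed. Assume $B\cup\{S\}\cup D_0$ is linearly independent, $\langle q,S\rangle>0$ for $q\in Q$, and, if $D_0=\{S^+\}$, $\langle S,S^+\rangle>0$ and $\langle q,S^+\rangle>0$ for $q\in Q$. Let $e$ be fresh. Then there are $M\in3\mathbb N$, $M\ge3$, and points $S=\pi_0,\dots,\pi_M$ with increments $q_j=\pi_j-\pi_{j-1}$ of type $L+j$ such that: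

* (a) $\langle q_j,b\rangle\ge0$ for $b\in B$ with $c(b)\not\equiv L+j$;
* (b) for $1\le j\le M$, $0\le i\le M$: $\langle q_j,\pi_i\rangle\ge0$ if $j\equiv i$ or $j\equiv i+1$ (mod $3$); $\langle q_j,\pi_i\rangle>0$ if $i\ge j-1$;
* (c) $\langle q_j,e\rangle>0$, and $\langle q_j,S^+\rangle>0$ if $D_0\ne\varnothing$;
* (d) $\langle q,\pi_i\rangle>0$ for $q\in Q$ and all $i$;
* (e) $|S|=|\pi_0|<|\pi_1|<\dots<|\pi_M|$, $|\pi_M|^2\le|S|^2+\varepsilon$, and $|\pi_M-se|\le\sigma_0+\varepsilon$ with $s=\langle\pi_M,e\rangle>0$, where $\sigma_0=\langle S,\widehat{S^+}\rangle$ ($\sigma_0=0$ if $D_0=\varnothing$);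
* (f) $B\cup\{\pi_0,\dots,\pi_M\}\cup D_0$ is linearly independent;
* (g) all $\pi_i$ lie in the span of $B\cup\{S\}\cup D_0$ and fresh vectors used here (including $e$).

*Proof.* **Step 1 (bookkeeping).** *This sets up $n+1$ successive applications of Lemma 8.* Always take $D=\{e\}\cup D_0$. The *current state* $Y$ is $S$ at first; the *current* $B$ and $Q$ are the given ones at first. After each stage, all its points except the last are added to $B$, the point with overall index $i$ getting the label $c(\pi_i)\equiv L+i-1$. The last point becomes the new current state, and the increments of the stage are added to $Q$. Every stage has length divisible by $3$, so the same $L$ serves in each stage, and the increment with overall index $j$ has type $L+j$.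

**Step 2 (independence persists).** *This secures the independence hypotheses of Lemma 8.* At first, (current $B$)$\,\cup\{Y,e\}\cup D_0$ is linearly independent because $e$ is fresh. Lemma 8(f) preserves this: the new $B$ together with the new $Y$ is the old $B$ together with all points of the stage. All our displacements $Z$ will lie in $\operatorname{span}(\{Y,e\}\cup D_0)$, so $\operatorname{span}B\cap\operatorname{span}(\{Y,Z\}\cup D)=\{0\}$ in every stage.

**Step 3 (positivity persists).** *This is what the hypotheses on $Q$ in Lemma 8 rest on.* We claim that at the start of each stage every $q$ in the current $Q$ satisfies $\langle q,Y\rangle>0$, $\langle q,e\rangle\ge0$ and, if $D_0\ne\varnothing$, $\langle q,S^+\rangle>0$. For an original $q$: $\langle q,e\rangle=0$ as $e$ is fresh, $\langle q,S^+\rangle>0$ by hypothesis, and $\langle q,Y\rangle>0$ by hypothesis in the first stage and by Lemma 8(d) afterward. For an increment of an earlier stage: the last two follow from Lemma 8(c), and $\langle q,Y\rangle>0$ follows from Lemma 8(b) at the end of its own stage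 and from Lemma 8(d) afterward.

**Step 4 (parameters).** *They are fixed before the stages begin.* Choose in this order:

* $\theta,s_0\in(0,1)$ with $(1+\theta)^2|S|^2+s_0^2\le|S|^2+\frac\varepsilon3$ and $2\theta\le\frac\varepsilon4$;
* $T=\ln(12/\varepsilon)$;
* $h\in(0,1)$ with $300(T+1)h/s_0^2\le\frac\varepsilon3$ and $(T+1)h\le\varepsilon$;
* $n=\lceil T/h\rceil$, so $T\le nh\le T+1$;
* $\varepsilon'\in(0,1)$ with $(n+1)\varepsilon'^2\le\frac\varepsilon3$ and $n\varepsilon'\le\frac\varepsilon4$.

Lemma 8 is always applied with this $\varepsilon'$.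

**Step 5 (first stage).** *It creates a small positive $e$-component.* Let $Z=s_0e+\theta S$. Then $\langle Z,S\rangle=\theta|S|^2>0$, $\langle Z,e\rangle=s_0>0$, $\langle Z,S^+\rangle=\theta\langle S,S^+\rangle>0$ if $D_0\ne\varnothing$, and $\langle q,S+Z\rangle=(1+\theta)\langle q,S\rangle>0$ for the original $q$. So Lemma 8 applies. The new state $Y=(1+\theta)S+s_0e+\psi$ has
$$\langle Y,e\rangle=s_0,\qquad\langle Y,\widehat{S^+}\rangle=(1+\theta)\sigma_0,\qquad|Y|^2\le|S|^2+\tfrac\varepsilon3+\varepsilon'^2.$$

**Step 6 (the next $n$ stages).** *Each shrinks the part of $Y$ orthogonal to $e$ and $S^+$ by the factor $1-h$.* Let $Y$ be the current state, $s=\langle Y,e\rangle$, $\sigma=\langle Y,\widehat{S^+}\rangle>0$ and $\nu=h/4$. If $D_0=\varnothing$, put $\sigma=\nu=0$ and omit all terms with $\widehat{S^+}$. Assume inductively $|Y|\le3$ and $s\ge s_0$. Put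
$$Z=\gamma e-hY+h(\sigma+\nu)\widehat{S^+},\qquad\gamma=\tfrac hs\bigl(|Y|^2-\sigma^2-\sigma\nu+h\bigr).$$
Since $e\perp S^+$, we have $|Y|^2\ge s^2+\sigma^2$. Also $\sigma\nu\le3\cdot\frac h4<h$. Hence $\gamma\ge\frac hs(s^2+h-\sigma\nu)>0$. Now
$$\langle Z,Y\rangle=\gamma s-h|Y|^2+h(\sigma+\nu)\sigma=h^2>0,$$
$$\langle Z,e\rangle=\gamma-hs\ge\tfrac hs(h-\sigma\nu)>0,\qquad\langle Z,\widehat{S^+}\rangle=-h\sigma+h(\sigma+\nu)=h\nu>0$$
(the last only if $D_0\ne\varnothing$). For $q$ in the current $Q$, Step 3 and $h<1$ give
$$\langle q,Y+Z\rangle=(1-h)\langle q,Y\rangle+\gamma\langle q,e\rangle+h(\sigma+\nu)\langle q,\widehat{S^+}\rangle>0.$$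
So Lemma 8 applies and gives the new state $Y'=Y+Z+\psi$ with $\psi\perp Y,Z,e,S^+$. Write $R=Y-se-\sigma\widehat{S^+}$, and $s',\sigma',R'$ for the corresponding quantities of $Y'$. From $Y+Z=(1-h)Y+\gamma e+h(\sigma+\nu)\widehat{S^+}$ we read off
$$s'=s+\langle Z,e\rangle>s,\qquad\sigma'=\sigma+h\nu,\qquad R'=(1-h)R+\psi,$$
$$|Y'|^2=|Y|^2+2h^2+|Z|^2+|\psi|^2.$$
As $|Y|^2\le9$, $h<1$ and $s\ge s_0$, we have $\gamma\le10h/s_0$. Also $|hY|\le3h$ and $h(\sigma+\nu)\le4h$. So $|Z|\le17h/s_0$, and since $2+17^2=291\le300$,
$$|Y'|^2\le|Y|^2+300h^2/s_0^2+\varepsilon'^2.$$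
Because $nh\le T+1$, at every state
$$|Y|^2\le|S|^2+\tfrac\varepsilon3+n\cdot\tfrac{300h^2}{s_0^2}+(n+1)\varepsilon'^2\le|S|^2+\tfrac\varepsilon3+\tfrac\varepsilon3+\tfrac\varepsilon3=|S|^2+\varepsilon\le5.$$
This confirms $|Y|\le3$, and $s$ only increases, so the induction runs.

**Step 7 (claim (e)).** *We read off the final state.* After the first stage $|R|\le|Y|\le3$, so at the end $|R|\le3(1-h)^n+n\varepsilon'\le3e^{-T}+\frac\varepsilon4=\frac\varepsilon2$. As $\sigma_0\le|S|\le2$ and $nh^2\le(T+1)h\le\varepsilon$, at the end
$$\sigma=(1+\theta)\sigma_0+nh\nu\le\sigma_0+2\theta+\tfrac{nh^2}4\le\sigma_0+\tfrac\varepsilon2.$$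
(If $D_0=\varnothing$, then $\sigma=\sigma_0=0$.) So $|\pi_M-se|\le|R|+\sigma\le\sigma_0+\varepsilon$, and $s\ge s_0>0$. The bound on $|\pi_M|^2$ was shown in Step 6. The norms increase because $|\pi_j|^2-|\pi_{j-1}|^2=\langle q_j,\pi_j\rangle+\langle q_j,\pi_{j-1}\rangle>0$ by Lemma 8(b).

**Step 8 (claim (b)).** *Here the labels pay off.* If $\pi_i$ belongs to the stage of $q_j$, its start and end included, then $\langle q_j,\pi_i\rangle>0$ by Lemma 8(b). If $\pi_i$ comes after that stage, then $q_j$ is in the current $Q$ when $\pi_i$ is constructed, and $\langle q_j,\pi_i\rangle>0$ by Lemma 8(d). If $\pi_i$ comes before the start of the stage of $q_j$, then $i<j-1$ and $\pi_i$ belongs to the current $B$ with label $L+i-1$. Lemma 8(a) gives $\langle q_j,\pi_i\rangle=0$ unless $L+j\equiv L+i-1$, that is, unless $j\equiv i-1$. Both $j\equiv i$ and $j\equiv i+1$ exclude this. Finally, $i\ge j-1$ excludes the third case.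

**Step 9 (the rest).** Claims (a), (c), (d) follow from Lemma 8(a), (c), (d) in each stage, since the original $B$, $D_0$, $Q$ are contained in the current $B$, $D$, $Q$. Claim (f) is Step 2 after the last stage. Claim (g) follows from the last statement of Lemma 8, since $Z\in\operatorname{span}(\{Y,e\}\cup D_0)$ in every stage. $\square$

## 9. A common chain with branches

Every cycle must visit $u_1$ and end near a new direction $g_\ell$. One might start each cycle's turn to $g_\ell$ at $u_1$ itself. This cannot be done with Lemma 9. The first turn brings the inner product with $u_1$ from $1$ to nearly $0$, so some of its increments $q$ have $\langle q,u_1\rangle<0$, and they violate the hypothesis $\langle q,S\rangle>0$ on $Q$ when the second turn starts at $S=u_1$. So later turns should start elsewhere, at a point against which earlier increments are all positive. This is arranged by a *common chain* $u_0=0,u_1,u_2,\dots$ with marked points $S_0,S_1,S_2,\dots$, each nearly orthogonal to the one before. Cycle $\ell$ follows the chain from $0$ up to $S_\ell$ and then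 leaves it along a *branch* to $g_\ell$. The next marked point $S_{\ell+1}$ is constructed before branch $\ell$, so the branch can be kept positive against it. Since $S_{\ell+1}$ is almost orthogonal to $S_\ell$, this does not hinder the turn.

Let $\varepsilon_\ell=2^{-\ell}/40$. We construct the chain with increments $q_j=u_j-u_{j-1}$ of type $j$ mod $3$, indices $1=L_0<L_1<\cdots$, all $\equiv1$ mod $3$, and $S_k=u_{L_k}$. The label of $u_i$ ($i\ge1$) is $c(u_i)\equiv i-1$. Start with $u_1=S_0$, a fresh unit vector. The order of construction is epoch $1$, epoch $2$, branch $1$, epoch $3$, branch $2$, epoch $4$, and so on.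

**Epoch $k$ ($k\ge1$).** Apply Lemma 9 with $B=\{u_i:1\le i<L_{k-1}\}$, $S=S_{k-1}$, $L=L_{k-1}$, $D_0=\varnothing$, $\varepsilon=\varepsilon_k$, fresh vector $e_k$, and
$$Q=\{q_1,\dots,q_{L_{k-1}}\}\cup\{S_{k-1}\}\cup\{\text{increments of branches }1,\dots,k-2\}.$$
The points obtained are $u_{L_{k-1}},\dots,u_{L_k}$: local index $i$ is global index $L_{k-1}+i$.

**Branch $\ell$ ($\ell\ge1$, after epoch $\ell+1$).** Apply Lemma 9 with $B=\{u_i:1\le i<L_{\ell+1},\ i\ne L_\ell\}$, $S=S_\ell$, $L=L_\ell$, $D_0=\{S_{\ell+1}\}$, that is, $S^+=S_{\ell+1}$, $\varepsilon=\varepsilon_\ell$, fresh vector $g_\ell$, and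
$$Q=\{q_1,\dots,q_{L_\ell}\}\cup\{\text{increments of branches }1,\dots,\ell-1\}.$$

Types fit: local type $L+j$ is the global index modulo $3$. Since $M\in3\mathbb N$, all $L_k\equiv1$. The hypotheses of Lemma 9 are checked in the order of construction.

* *Independence.* $\{u_1,\dots,u_{L_k}\}$ is linearly independent, by (f) in the epochs. For branch $\ell$, $B\cup\{S_\ell\}\cup D_0=\{u_1,\dots,u_{L_{\ell+1}}\}$.
* *Chain increments.* $\langle q_j,S_k\rangle>0$ for all $j\le L_k$. For $j=1$: $\langle u_1,S_0\rangle=1$, then (d) in every epoch. For other $j$: (b) at the end of its own epoch (with $i=M$), then (d) in later epochs.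
* *Branch increments.* An increment $q$ of branch $\ell'$ satisfies $\langle q,S_{\ell'+1}\rangle>0$ by (c), and then $\langle q,S_k\rangle>0$ for all $k\ge\ell'+1$ by (d) in the epochs $k\ge\ell'+2$, where $q\in Q$. In epoch $k$ we need this for $S_{k-1}$ and $\ell'\le k-2$; in branch $\ell$ for $S_\ell,S_{\ell+1}$ and $\ell'\le\ell-1$. Both are covered.
* *The remaining products.* $\langle S_{k-1},S_{k-1}\rangle>0$ is clear. Since $S_\ell\in Q$ in epoch $\ell+1$, (d) gives $\langle S_\ell,S_{\ell+1}\rangle>0$.
* *Norms.* $1\le|S_k|^2\le1+\sum_i\varepsilon_i<2$ by (e) in the epochs.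

**Definition (cycle points).** For $\ell\ge1$ let $p_0^\ell=0$, $p_i^\ell=u_i$ for $1\le i\le L_\ell$, and continue with the points of branch $\ell$ ($p^\ell_{L_\ell+i}$ is its point $\pi_i$) up to the last point $p_{n_\ell}^\ell=:G_\ell$. Let $q_j^\ell=p_j^\ell-p_{j-1}^\ell$, of type $j$ mod $3$.

**Lemma 10.** If $k>\ell$ and $i\ge1$, or $k=\ell$ and $i\ge j$, then $\langle q_j^\ell,p_i^k\rangle\ge0$ whenever $j\equiv i$ or $j\equiv i+1$ (mod $3$).

*Proof.* The congruence condition implies $j\not\equiv i-1$, so the type of $q_j^\ell$ is not the label of a chain point $u_i$.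

*Chain increment $q_j$, chain point $u_i$.* For $j=1$: $\langle u_1,u_1\rangle=1$, and $\langle u_1,u_i\rangle>0$ for $i>1$ by (d), as $q_1\in Q$ in every epoch. For $j\ge2$ let $L_{m-1}<j\le L_m$, so $q_j$ belongs to epoch $m$. If $i<L_{m-1}$, then $u_i\in B$ in epoch $m$ with label $i-1\not\equiv j$; use (a). If $L_{m-1}\le i\le L_m$, use (b), both indices shifted by $L_{m-1}$. If $i>L_m$, use (d) in a later epoch.

*Chain increment $q_j$ ($j\le L_\ell\le L_k$), point of branch $k$.* Here $q_j\in Q$ in branch $k$; use (d).

*Increment of branch $\ell$ against $p_i^\ell$.* Here $i\ge j>L_\ell$, so the point is on branch $\ell$, and (b) applies with indices shifted by $L_\ell$.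

*Increment of branch $\ell$ against $p_i^k$, $k>\ell$.* If the point is on branch $k$, the increment is in $Q$ there; use (d). Let it be a chain point $u_i$. If $i<L_{\ell+1}$ and $i\ne L_\ell$, then $u_i\in B$ in branch $\ell$ with label $i-1\not\equiv j$; use (a). If $i=L_\ell$, then $u_i=\pi_0$ of branch $\ell$; use (b) with local indices $j-L_\ell$ and $0$. If $i=L_{\ell+1}$, then $u_i=S^+$; use (c). If $i>L_{\ell+1}$, use (d) in an epoch $\ge\ell+2$, where the increment is in $Q$. $\square$

We shall need four more facts.

**Fact 1 (the vectors $g_\ell$).** By (g), chain points lie in the span of $u_1$ and fresh vectors introduced in epochs. Points of branch $k$ lie in the span of chain points and fresh vectors introduced in branch $k$. Hence $g_\ell$ is orthogonal to all chain points and to all points of branches $k\ne\ell$. Moreover $\langle q_j^\ell,g_\ell\rangle\ge0$ for all $j$: it is $0$ for $j\le L_\ell$ and positive by (c) for $j>L_\ell$.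

**Fact 2 (norms along a cycle).** $(\delta_j^\ell)^2:=|p_j^\ell|^2-|p_{j-1}^\ell|^2>0$ by (e), and it equals $1$ for $j=1$. Further $\langle q_j^\ell,p_{j-1}^\ell\rangle\ge0$ by (b), and it is $0$ for $j=1$. Finally $|S_\ell|^2\le|G_\ell|^2\le|S_\ell|^2+\varepsilon_\ell$.

**Fact 3 ($G_\ell$ is near the axis of $g_\ell$).** In epoch $\ell+1$ we have $D_0=\varnothing$, so (e) gives $|S_{\ell+1}-\langle S_{\ell+1},e_{\ell+1}\rangle e_{\ell+1}|\le\varepsilon_{\ell+1}$. Since $e_{\ell+1}\perp S_\ell$, it follows that $\langle S_\ell,S_{\ell+1}\rangle\le|S_\ell|\varepsilon_{\ell+1}$. As $|S_\ell|\le|S_{\ell+1}|$, $\langle S_\ell,\widehat{S_{\ell+1}}\rangle\le\varepsilon_{\ell+1}$. This is $\sigma_0$ in branch $\ell$, so (e) there gives $|G_\ell-s_\ell g_\ell|\le\varepsilon_{\ell+1}+\varepsilon_\ell\le2\varepsilon_\ell$ with $s_\ell=\langle G_\ell,g_\ell\rangle\in[|G_\ell|-2\varepsilon_\ell,|G_\ell|]$.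

**Fact 4 (the jump).** By Fact 2 and $|S_\ell|^2\le|S_{\ell+1}|^2\le|S_\ell|^2+\varepsilon_{\ell+1}$, both $|G_\ell|^2$ and $|G_{\ell+1}|^2$ lie in $[|S_\ell|^2,|S_\ell|^2+2\varepsilon_\ell]$. Since $|G_\ell|+|G_{\ell+1}|\ge2$, $\bigl||G_\ell|-|G_{\ell+1}|\bigr|\le\varepsilon_\ell$. With Fact 3,
$$\bigl|G_\ell-|G_{\ell+1}|\,g_\ell\bigr|\le2\varepsilon_\ell+2\varepsilon_\ell+\varepsilon_\ell=5\varepsilon_\ell. \tag{4}$$

## 10. The oscillating sequence: proof of Theorem 1

Let $f_j^\ell$ ($\ell\ge1$, $1\le j\le n_\ell$) be distinct reserved basis vectors. They are orthogonal to everything in Section 9. Let $F_\ell=\sum_j\delta_j^\ell f_j^\ell$. Then $|F_\ell|^2=\sum_j(\delta_j^\ell)^2=|G_\ell|^2\le4$.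

**Step 1 (the list of moves).** *This is the design of Section 6 with the points of Section 9.* For $\ell=1,2,\dots$ take, in this order:

* $(\ell,j)$ for $j=1,\dots,n_\ell$: $w=p_{j-1}^\ell+\sum_{i>j}\delta_i^\ell f_i^\ell$, $q=q_j^\ell$, $f=f_j^\ell$, type $j$ mod $3$;
* the closing move $c_\ell$: $w=0$, $q=F_{\ell+1}$, $f=g_\ell$, type $1$.

These are moves: clearly $q\neq0$ and $f\perp w,q$, and $\langle q_j^\ell,p_{j-1}^\ell\rangle\ge0$ by Fact 2. The number $\delta$ of move $(\ell,j)$ satisfies $\delta^2=2\langle q_j^\ell,p_{j-1}^\ell\rangle+|q_j^\ell|^2=|p_j^\ell|^2-|p_{j-1}^\ell|^2$, so it is $\delta_j^\ell$. Hence move $(\ell,j)$ starts at $p_{j-1}^\ell+\sum_{i\ge j}\delta_i^\ell f_i^\ell$ and ends at $p_j^\ell+\sum_{i>j}\delta_i^\ell f_i^\ell$.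

**Step 2 (jumps, norms, types).** *We check the quantitative hypotheses of Proposition 7.* Move $(\ell,1)$ starts at $F_\ell$. Move $(\ell,j)$ ends where $(\ell,j+1)$ starts. Move $(\ell,n_\ell)$ ends at $G_\ell$. Move $c_\ell$ starts at $|F_{\ell+1}|g_\ell=|G_{\ell+1}|g_\ell$ and ends at $F_{\ell+1}$, the start of $(\ell+1,1)$. The only jumps are those in (4), so $J'\le\sum_\ell5\varepsilon_\ell=\frac18$. Within cycle $\ell$ all starts have norm $|G_\ell|$, and the start of $c_\ell$ has norm $|G_{\ell+1}|$; all are at most $2$. Each type occurs infinitely often.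

**Step 3 (condition (X)).** *This is the only structural condition.* Let $s<s'$ have the same type.

* *$f_s=f_j^\ell$.* Later moves of cycle $\ell$ involve only $f_i^\ell$ with $i>j$, and all subsequent moves only $f_i^k$ with $k>\ell$. So $w_{s'}$, $w_{s'}+q_{s'}$, $f_{s'}$ have no $f_j^\ell$-component, and the inner products are $0$.
* *$f_s=g_\ell$ ($s=c_\ell$).* Later vectors are built from $p_i^k$ with $k>\ell$, reserved vectors, and $g_k$ with $k>\ell$. All are orthogonal to $g_\ell$ by Fact 1, and the inner products are $0$.
* *$q_s=F_{\ell+1}$ ($s=c_\ell$).* Later vectors have nonnegative $f_i^{\ell+1}$-components, because $\delta_i^{\ell+1}>0$. So the inner products are $\ge0$.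
* *$q_s=q_j^\ell$, $s'=c_k$ with $k\ge\ell$.* The vectors $w_{s'}=0$ and $w_{s'}+q_{s'}=F_{k+1}$ are orthogonal to $q_j^\ell$. For $f_{s'}=g_k$, Fact 1 gives $\langle q_j^\ell,g_k\rangle\ge0$ if $k=\ell$, and $0$ if $k>\ell$.
* *$q_s=q_j^\ell$, $s'=(k,j')$ with $j'\equiv j$, and $k>\ell$ or ($k=\ell$, $j'>j$).* As $q_j^\ell$ is orthogonal to reserved vectors, the relevant inner products are $\langle q_j^\ell,p_{j'-1}^k\rangle$, $\langle q_j^\ell,p_{j'}^k\rangle$ and $\langle q_j^\ell,f_{j'}^k\rangle=0$. The first two are $\ge0$ by Lemma 10, with $i=j'-1$ (then $j\equiv i+1$) and with $i=j'$ (then $j\equiv i$). If $k=\ell$, then $i\ge j'-1\ge j$, as Lemma 10 requires. If $j'=1$, then $p_0^k=0$ and the first product is $0$.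

**Step 4 (conclusion).** *We read off the oscillation.* Proposition 7 gives closed convex cones $C_1,C_2,C_3$, the hyperplane $C_4=K\times\{0\}$ in $H=K\oplus\mathbb R$, and a random sequence $(x_n)$ which for every $\ell$ has terms within $J'+\frac14\le\frac38$ of $(F_\ell,0)$, the start of $(\ell,1)$, and of $(u_1+\sum_{i\ge2}\delta_i^\ell f_i^\ell,\,0)$, the start of $(\ell,2)$. Let $\mathbf u=(u_1,0)$, a unit vector. Since $\langle F_\ell,u_1\rangle=0$ and $\langle u_1+\sum_{i\ge2}\delta_i^\ell f_i^\ell,u_1\rangle=1$,
$$\langle x_n,\mathbf u\rangle\le\tfrac38\ \text{ for infinitely many }n,\qquad\langle x_n,\mathbf u\rangle\ge\tfrac58\ \text{ for infinitely many }n.$$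
So $\langle x_n,\mathbf u\rangle$ does not converge, and $(x_n)$ does not converge weakly. The space $H$ is separable and infinite-dimensional, and all such spaces are isometrically isomorphic. This proves Theorem 1. $\blacksquare$

## 11. Four or more sets in any infinite-dimensional space: proof of Theorem 2

If $\dim H<\infty$, every random sequence converges to a point of $C$ by Proposition 4. If $N\le3$, it converges weakly to a point of $C$ by Proposition 5. It remains to show failure when $\dim H=\infty$ and $N\ge4$.

Write $H=H_1\oplus H_2$ as an orthogonal sum of closed subspaces with $H_1$ separable and infinite-dimensional. Theorem 1 provides $C_1,\dots,C_4\subset H_1$, a random mapping $r$ and $x_0\in H_1$. In $H$ take the sets $C_i\oplus H_2$ for $i\le4$, put $C_5=\dots=C_N=H$, and start at $(x_0,0)$. All these sets are closed and convex, and $0$ is a common point. The projection of $(x,0)$ onto $C_i\oplus H_2$ is $(P_{C_i}x,0)$, and the projections onto $C_5,\dots,C_N$ are the identity. Insert the indices $5,\dots,N$ into $r$ infinitely often each. The result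 is a random mapping for $\{1,\dots,N\}$, and its random sequence is $(x_n,0)$ with some terms repeated. It does not converge weakly. $\blacksquare$
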